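# Closing a ring of pentagons in two ways: finite pieces of the Laplace spectrum on surfaces with short geodesics

## 1. A right-angled pentagon with one short side

The object of this talk is a hyperbolic pentagon $D$ with five right angles, one of whose sides has a small length $t$. We take $8(g-1)$ copies of it and glue them into a ring, which we close in two ways: straight, or after a half-turn. This gives two closed surfaces $S_X$ and $S_Y$ of genus $g$. For small $t$ these surfaces turn out to have the same eigenvalues $\lambda_0,\dots,\lambda_N$ with $N$ as large as we like, and yet different spectra. That refutes a conjecture, stated in Section 3. First we build the objects.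

We need two textbook facts (Buser's book, Lemma 2.3.5 and Theorem 2.3.4).

**Fact (right-angled pentagons).** If $\alpha,\beta>0$ and $\sinh\alpha\sinh\beta>1$, there is a right-angled geodesic pentagon in the hyperbolic plane with two consecutive sides of lengths $\alpha,\beta$, unique up to isometry. In every right-angled pentagon, $\cosh(\text{side})$ is the product of the $\sinh$'s of the two sides not adjacent to it.

For example, if all sides have the same length $s$, the formula reads $\cosh s=\sinh^2s=\cosh^2s-1$, so $\cosh s=\frac{1+\sqrt5}2$.

Let $0<t\le\frac25$, put $c=\cosh t$, and let $b>0$ be defined by $\sinh b=\sqrt c$. Since $\sinh^2b=c>1$, there is a right-angled pentagon $D$ with sides numbered $0,1,2,3,4$ in cyclic order (side indices are always mod 5) and with $\ell_2=\ell_3=b$. The other lengths follow.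

Side $0$ is not adjacent to sides $2,3$, so $\cosh \ell_0=\sinh^2b=c$ and $\ell_0=t$. By uniqueness, $D$ has a reflection symmetry exchanging $2\leftrightarrow3$ and $1\leftrightarrow4$, so $\ell_1=\ell_4=:h$. Side $2$ is not adjacent to sides $0,4$, so $\cosh b=\sinh h\sinh t$. As $\cosh b=\sqrt{1+c}$, we get
$$\ell_0=t,\qquad \ell_2=\ell_3=b,\qquad \ell_1=\ell_4=h,\qquad \sinh h=\frac{\sqrt{1+c}}{\sinh t}\ \ge\ \frac{\sqrt2}{\sinh t}.\tag{1}$$
So as $t\to0$, side $0$ becomes short, the two adjacent sides become long, and sides $2,3$ stay of moderate length. The area of $D$ is $3\pi-5\cdot\frac\pi2=\frac\pi2$. Side $0$ is the shortest side: $b\ge\operatorname{arsinh}1>0.88>t$, and $\sinh h\ge\sqrt2/\sinh t>\sinh t$ because $\sinh^2t\le\sinh^2(0.4)<\sqrt2$.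

## 2. Eight times $(g-1)$ tiles and two gluing rules

Let $g\ge2$ and $m=g-1\ge1$. Let $V=(\mathbb Z/2)^2$ with basis $A,C$, and write $v=v_AA+v_CC$. The tiles are labelled by $\Lambda=\mathbb Z/2m\times V$. Define involutions of $\Lambda$ by
$$\sigma_1(j,v)=\sigma_3(j,v)=(j,v+A),\qquad \sigma_4(j,v)=(j,v+C),$$
$$\sigma_0:\ (2i,v)\leftrightarrow(2i+1,v)\quad(0\le i\le m-1),\qquad \sigma_2:\ (2i+1,v)\leftrightarrow(2i+2,v)\quad(0\le i\le m-2),$$
and on the remaining labels, the *wrap*,
$$\sigma_2:\ (2m-1,v)\leftrightarrow(0,v+\theta),\qquad \theta=0\ \text{ for }X,\qquad \theta=A+C\ \text{ for }Y.$$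
Take a copy $D_\lambda$ of $D$ for each $\lambda\in\Lambda$. For each side $i$ glue $D_\lambda$ to $D_{\sigma_i\lambda}$ along side $i$ by the identity of side $i$, so that neighbors look like mirror images. The results are $S_X$ and $S_Y$; they depend on $t$.

**They are smooth hyperbolic surfaces.** We must see that exactly four right angles meet at each vertex. The corners around a vertex $i|i+1$ are indexed by an orbit of the group generated by $\sigma_i$ and $\sigma_{i+1}$, so we check that these two commute and that all orbits have size 4. All $\sigma_k$ commute with translations of $v$. For the pair $(3,4)$ the group is $V$ acting by translation. For each other pair, one of the two involutions is $\sigma_0$ or $\sigma_2$, which changes $j$ (and adds some element of $V$), and the other fixes $j$ and adds $A$ or $C$. They commute, and neither they nor their product has a fixed label.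

**They are orientable.** The sign $(-1)^{j+v_A+v_C}$ changes under every $\sigma_i$. At the wrap, $2m-1$ is odd and $0$ is even, and adding $A+C$ preserves $v_A+v_C$ mod 2. Orient the tiles by this sign.

**They have genus $g$.** They are connected, and their area is $8m\cdot\frac\pi2=4\pi(g-1)$, so Gauss–Bonnet gives genus $g$.

**Symmetries.** For $w\in V$, carrying $D_{(j,v)}$ identically to $D_{(j,v+w)}$ is an isometry, since translations by $w$ commute with all $\sigma_i$. So $V$ acts by isometries on $S_X$ and on $S_Y$.

A picture helps. Fix $j$ and glue the four tiles $D_{(j,v)}$, $v\in V$, along sides $1,3,4$ only. The result is connected, of area $2\pi$, so of Euler characteristic $-1$. Its boundary consists of sides $0$ and $2$. Following side $0$ across its end vertices $0|1$ (add $A$) and $4|0$ (add $C$), we visit $v,\ v+A,\ v+A+C,\ v+C$ and return: one closed geodesic of length $4t$. Both ends of side $2$, at $1|2$ and at $2|3$, lead to $v+A$, so sides $2$ form two closed geodesics of length $2b$. An orientable surface with $\chi=-1$ and three boundary curves is a pair of pants. So $S_X$ and $S_Y$ are rings of $2m=2g-2$ pairs of pants, glued alternately along the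 curve of length $4t$ and along the two curves of length $2b$. The element $A+C$ acts on each pair of pants as an orientation-preserving isometry that exchanges the two long cuffs and rotates the short cuff by half its length. The surface $S_Y$ differs from $S_X$ only in that this isometry is inserted at one place in the ring.

For $g=2$ there are eight tiles $(0,v),(1,v)$. In $S_X$ we have $\sigma_2=\sigma_0:(0,v)\leftrightarrow(1,v)$, so $S_X$ is the double of a pair of pants. In $S_Y$, $\sigma_0$ is the same but $\sigma_2:(1,v)\leftrightarrow(0,v+A+C)$.

## 3. How many eigenvalues decide isospectrality?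

Every compact Riemann surface $S$ of genus $g\ge2$ carries its hyperbolic metric of curvature $-1$. Let $\Delta=-\operatorname{div}\nabla$, acting on real functions, and let $0=\lambda_0(S)<\lambda_1(S)\le\lambda_2(S)\le\cdots$ be its eigenvalues listed with multiplicity. All spectra in these notes are multisets.

**Definition (isospectral).** Two such surfaces $S,F$ are isospectral if $\lambda_i(S)=\lambda_i(F)$ for all $i\ge0$.

**Definition (injectivity radius).** The injectivity radius of $S$ is the largest $r$ such that every open ball of radius $r$ in $S$ is an embedded hyperbolic disk. On a closed hyperbolic surface it is half the length of the shortest closed geodesic.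

For instance, the cuffs of length $4t$ show that $S_X$ and $S_Y$ have injectivity radius at most $2t$.

How many eigenvalues must two surfaces share before all of them agree? The known result is Theorem 14.10.1, after Buser–Courtois: *for every $g\ge2$ and $\varepsilon>0$ there is an integer $N=N(g,\varepsilon)$ such that any two compact Riemann surfaces $S,F$ of genus $g$ with injectivity radius $\ge\varepsilon$ and $\lambda_i(S)=\lambda_i(F)$ for $i=0,\dots,N$ are isospectral.* The conjecture, made in Buser–Courtois, is that the theorem holds with a constant depending only on $g$: for every $g\ge2$ there should be $N=N(g)$ such that any two surfaces of genus $g$ sharing $\lambda_0,\dots,\lambda_N$ are isospectral, with no lower bound assumed on the injectivity radius. The conjecture is false for every genus.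

**Theorem A.** Let $g\ge 2$. For every integer $N$ there are two compact Riemann surfaces $S,F$ of genus $g$ with $\lambda_i(S)=\lambda_i(F)$ for $i=0,\dots,N$ that are not isospectral. Hence no $N(g)$ as conjectured exists, for any $g\ge2$.

**Theorem B.** Let $g\ge 2$ and $0<\varepsilon\le \frac15$. Every integer $N(g,\varepsilon)$ for which Theorem 14.10.1 holds satisfies
$$N(g,\varepsilon)\ \ge\ 2(g-1)\Big\lfloor \frac{\log(1/\varepsilon)}{\pi\sqrt2}\Big\rfloor .$$

**Theorem C.** Let $\mathcal T$ be the Teichmüller space of hyperbolic tori with $2g-2$ cone points of order 2, so $\dim_{\mathbb R}\mathcal T=4g-4$. There are two fixed torsion-free index-2 subgroups $\Gamma_X,\Gamma_Y$ of the orbifold group, defining for each $O\in\mathcal T$ two double covers $S_X(O),S_Y(O)$ of $O$, both closed surfaces of genus $g$, such that the following holds. For every $N$ there is a nonempty open subset of $\mathcal T$ on which $\lambda_i(S_X(O))=\lambda_i(S_Y(O))$ for $0\le i\le N$, while $S_X(O),S_Y(O)$ are not isospectral.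

The terms in Theorem C are recalled in Section 11. Theorem A alone disproves the conjecture. There is no conflict with Theorem 14.10.1: the surfaces used have injectivity radius tending to $0$. The trivial case is $N=0$: since $\lambda_0=0$ always, any non-isospectral pair will do. Already $N=1$ needs an exact coincidence $\lambda_1(S)=\lambda_1(F)$ on a pair that is not isospectral.

## 4. Radial functions near a short geodesic, and what they do not give

**Definition (Fermi coordinates).** Let $L$ be a geodesic parametrized by arc length $x$. The point with coordinates $(\rho,x)$ lies at signed distance $\rho$ from $L$ on the perpendicular to $L$ at $x$. The metric is $d\rho^2+\cosh^2\!\rho\,dx^2$ and the area element is $\cosh\rho\,d\rho\,dx$.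

For example, the curve $\rho=\text{const}$ over an $x$-interval of length $t$ has length $t\cosh\rho$.

The Rayleigh quotient of $u\in H^1$, $u\neq0$, is $\int|\nabla u|^2/\int u^2$. The min–max principle says that the $k$-th eigenvalue is the minimum, over $k$-dimensional subspaces, of the maximal Rayleigh quotient. In particular, $k$ nonzero functions whose supports have disjoint interiors, each with Rayleigh quotient $<1$, force at least $k$ eigenvalues $<1$: they are orthogonal for both quadratic forms, so every combination has quotient at most the largest of the $k$ values.

**Lemma 1.** Let $\alpha\ge 0$, $\omega>0$ and $f(\rho)=(\cosh\rho)^{-1/2}\sin\frac{\pi(\rho-\alpha)}\omega$ on $[\alpha,\alpha+\omega]$. Then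
$$\int_\alpha^{\alpha+\omega} f'^2\cosh\rho\,d\rho\ \le\ \Big(\frac{\pi^2}{\omega^2}+\frac12\Big)\int_\alpha^{\alpha+\omega} f^2\cosh\rho\,d\rho .$$

*Proof.* Put $\psi=\sqrt{\cosh\rho}\,f=\sin\frac{\pi(\rho-\alpha)}\omega$. Then $f'=(\cosh\rho)^{-1/2}\big(\psi'-\frac12\psi\tanh\rho\big)$, so
$$\int f'^2\cosh\rho\,d\rho=\int\Big(\psi'^2-\psi\psi'\tanh\rho+\tfrac14\psi^2\tanh^2\!\rho\Big)d\rho .$$
As $\psi$ vanishes at both ends, integration by parts gives $-\int\psi\psi'\tanh\rho\,d\rho=\frac12\int\psi^2\operatorname{sech}^2\!\rho\,d\rho$. With $\tanh^2=1-\operatorname{sech}^2$ the total is $\int\big(\psi'^2+(\frac14+\frac14\operatorname{sech}^2\!\rho)\psi^2\big)d\rho$. Now $\frac14+\frac14\operatorname{sech}^2\le\frac12$, $\int\psi'^2=\frac{\pi^2}{\omega^2}\int\psi^2$, and $\int\psi^2=\int f^2\cosh\rho\,d\rho$. $\square$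

Now suppose a closed geodesic has an embedded half-collar $0\le\rho<w$, and let $n<w/(\pi\sqrt2)$. Cut $[0,w]$ into $n$ intervals of length $\omega=w/n>\pi\sqrt2$ and use the functions of Lemma 1 on them. Their quotients are at most $\pi^2/\omega^2+\frac12<1$. So a wide collar forces $n$ eigenvalues below 1.

**First attempt: pinch, then modify.** These functions do not depend on the coordinate $x$ along the geodesic. So one is tempted to pinch a geodesic, cut, twist, and reglue: the same test functions live on both surfaces. The attempt stops here: min–max turns test functions into *inequalities*. Both surfaces have many eigenvalues below 1, but nothing says that these eigenvalues are equal, because eigenfunctions on a closed surface need not be functions of $\rho$ alone. We need a mechanism for exact equality.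

**Second attempt: two double covers of one orbifold.** Let $S$ and $F$ both be double covers of the same $O$. Functions on $S$ split into even and odd ones under the deck involution, and so do functions on $F$. Even functions on either surface are functions on $O$, so the even spectra agree exactly. It is now enough that all eigenvalues below 1 are even. For an arbitrary cover this fails: if a short geodesic of $O$, with its wide collar, lifts to *two* disjoint copies exchanged by the involution, put a function of Lemma 1 on one copy and its negative on the other. This is odd with quotient $<1$, so the odd spectrum also has many elements below 1.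

The way past this is to use covers in which each short geodesic of $O$ has *connected* preimage. Then on the collar the involution is $(\rho,x)\mapsto(\rho,x+\frac L2)$, with $L$ the length upstairs, and an odd function has mean zero on each circle $\rho=\text{const}$: it has no radial mode. Our surfaces do this, with involution $A+C$: it rotates the cuff of length $4t$ by $2t$. Three things remain to be proved:

1. all odd eigenvalues of $S_X$ and $S_Y$ exceed 1, on the whole surface and not just in the collars;
2. the number of even eigenvalues below 1 tends to infinity as $t\to0$;
3. the odd spectra of $S_X$ and $S_Y$ differ.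

For (1), the symmetries $A$ and $C$ help. An odd function splits further into parts that are $\pm1$ under $A$ and $\mp1$ under $C$, and each part vanishes on one of the long sides $1,4$ of every tile. Seen from either long side, the pentagon is a thin region of bounded depth. We now measure this depth.

## 5. The pentagon seen from its long sides and from its short side

Let $L_i$ be the line through side $i$; $D$ is the intersection of five closed half-planes bounded by the $L_i$. For a line $L$, let $d(\cdot,L)$ be the signed distance. In the hyperboloid model, $f=\sinh d(\cdot,L)$ is the restriction of a linear function, and unit-speed geodesics are $s\mapsto \cosh s\,p+\sinh s\,q$. Hence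
$$f''=f\quad\text{along unit-speed geodesics.}\tag{2}$$
In particular, if two lines $L,L'$ have a common perpendicular of length $\ell$, then along $L'$, with arc length $y$ measured from its foot, $f(0)=\sinh\ell$ and $f'(0)=0$, so $\sinh d(\cdot,L)=\sinh\ell\cosh y\ge\sinh\ell$. Thus the distance between $L$ and $L'$ is $\ell$.

**Lemma 2 (depth from sides 4 and 1).** In Fermi coordinates based on side $4$, $D=\{0\le x\le \ell_4,\ 0\le\rho\le R(x)\}$ with $R(x)\le R_*$, where $\sinh^2R_*=c+c^2$. The same holds for side $1$.

*Proof.* Sides $0$ and $3$ are perpendicular to side $4$, so $D$ lies in the strip $0\le x\le\ell_4$, $\rho\ge0$. As $D$ is compact and convex and contains side $4$, each perpendicular to side $4$ meets $D$ in a segment starting at $\rho=0$; let $R(x)$ be its length. On $D$ the function $f=\sinh d(\cdot,L_4)=\sinh\rho$ is $\ge0$, so by (2) it is convex along geodesics and its maximum over the polygon $D$ is attained at a vertex. The values at the vertices are as follows. At the two ends of side $4$ it is $0$. At $0|1$ it is $\sinh t$, since side $0$ is perpendicular to $L_4$. At $2|3$ it is $\sinh b$, since side $3$ is. At $1|2$ it is $\sinh b\cosh b$, because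 side $3$ is the common perpendicular of $L_4$ and $L_2$, of length $b$, and $1|2$ is at distance $b$ from its foot $2|3$. The last value is the largest: $\cosh b\ge1$, and $\sinh^2b\cosh^2b=c(1+c)>c^2-1=\sinh^2t$. So $\sinh\rho\le\sqrt{c+c^2}$ on $D$. The claim for side $1$ follows by the reflection symmetry. $\square$

**Lemma 3.** $R_*\tanh R_*<1$ for $0<t\le\frac25$.

*Proof.* We have $c\le\cosh0.4<1.0811$, so $\sinh^2R_*=c+c^2<2.2499<\frac94$ and $\sinh R_*<\frac32$. Hence $R_*<\log\big(\frac32+\sqrt{13/4}\big)<\log3.3028<1.195$ and $\tanh R_*<\frac{3/2}{\sqrt{13/4}}<0.8321$. The product is $<0.995$. $\square$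

**Lemma 4 (the strip over side 0).** In Fermi coordinates based on side $0$,
$$\{0\le x\le t,\ 0\le\rho<h\}\subset D\subset\{0\le x\le t,\ \rho\ge0\},$$
and $\rho\ge h$ on sides $2$ and $3$ of $D$.

*Proof.* The strip $\{0\le x\le t,\ \rho\ge0\}$ is cut out by the half-planes of $L_0,L_1,L_4$, which gives the second inclusion. The lines $L_0$ and $L_2$ have side $1$, of length $h$, as common perpendicular, so $|\rho|\ge h$ on $L_2$. The same holds for $L_3$, with side $4$. This gives the last claim, as $\rho\ge0$ on $D$. The connected set $\{0\le x\le t,\ 0\le\rho<h\}$ therefore meets neither $L_2$ nor $L_3$. It contains side $0\subset D$, so it lies in the half-planes of $L_2$ and $L_3$ as well, hence in $D$. $\square$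

## 6. Splitting the two spectra by the characters of $V$

**What this step is for.** We show that the spectra of $S_X$ and $S_Y$ have a common part and differ only by a sign in one boundary condition.

Let $S=S_X$ or $S_Y$. A function on $S$ is a family $(u_{j,v})$ of functions on $D$. It lies in $H^1(S)$ if and only if all $u_{j,v}\in H^1(D)$ and the traces satisfy $u_\lambda=u_{\sigma_i\lambda}$ on side $i$ for all $\lambda,i$.

A character of $V$ is a homomorphism $\chi:V\to\{\pm1\}$; there are four, given by $a=\chi(A)$ and $e=\chi(C)$. The $\chi$-component of $H^1(S)$ consists of the functions with $u_{j,v+w}=\chi(w)u_{j,v}$, that is, $u_{j,v}=\chi(v)u_j$ with $u_j=u_{j,0}$. As $V$ is finite and acts by isometries, the four components span $H^1(S)$ and are mutually orthogonal for the $L^2$ product and for the Dirichlet form. So $\operatorname{spec}(S)$ is the union of the spectra of the Dirichlet form on the four components. An eigenvector in one component is a weak eigenfunction on all of $S$, since test functions in other components give $0$ on both sides. By elliptic regularity it is smooth on $S$, so each $u_j$ is smooth on $D$ up to the boundary.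

Now insert $u_{j,v}=\chi(v)u_j$ into the matching conditions. On sides $1,3$ we get $u_j=a\,u_j$, which is no condition if $a=1$ and says $u_j=0$ there if $a=-1$. On side $4$ it reads $u_j=e\,u_j$. On sides $0$ and $2$ neighbors agree, except at the wrap, where $\chi(v)u_{2m-1}=\chi(v+\theta)u_0$. So the component is
$$\mathcal H_{a,e,s}=\Big\{(u_j)\in H^1(D)^{2m}: \begin{array}{l}u_j=0\text{ on sides }1,3\text{ if }a=-1;\quad u_j=0\text{ on side }4\text{ if }e=-1;\\ u_{2i}=u_{2i+1}\text{ on side }0\ (0\le i\le m-1);\\ u_{2i+1}=u_{2i+2}\text{ on side }2\ (0\le i\le m-2);\\ u_{2m-1}=s\,u_0\text{ on side }2\end{array}\Big\}\tag{3}$$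
with $s=\chi(\theta)$: $s=1$ for $S_X$, and $s=\chi(A+C)=ae$ for $S_Y$. The Dirichlet form and squared $L^2$-norm on $S$ are $4\sum_j\int_D|\nabla u_j|^2$ and $4\sum_j\int_Du_j^2$. Let $E_{a,e,s}$ be the multiset of eigenvalues of $\sum_j\int_D|\nabla u_j|^2$ on $\mathcal H_{a,e,s}$ relative to $\sum_j\int_D u_j^2$.

**Proposition 5.** We have $\operatorname{spec}(S_X)=\mathcal C\cup\mathcal P_X$ and $\operatorname{spec}(S_Y)=\mathcal C\cup\mathcal P_Y$ (unions of multisets), where
$$\mathcal C=E_{+,+,+}\cup E_{-,-,+},\qquad \mathcal P_X=E_{-,+,+}\cup E_{+,-,+},\qquad \mathcal P_Y=E_{-,+,-}\cup E_{+,-,-}.\tag{4}$$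

*Proof.* For $ae=1$ both surfaces have $s=1$. For $ae=-1$, $S_X$ has $s=1$ and $S_Y$ has $s=-1$. $\square$

Note that $ae=\chi(A+C)$, so $\mathcal C$ is the even part and $\mathcal P_X,\mathcal P_Y$ are the odd parts for the involution $A+C$.

**Genus 2 by hand.** For $m=1$ everything reduces to mixed boundary problems on one pentagon. Put $p=u_0+u_1$ and $q=u_0-u_1$; both forms become half the sum of the forms in $p$ and $q$. If $s=1$, the conditions $u_0=u_1$ on sides $0$ and $2$ say that $q=0$ on sides $0,2$, and $p$ is free there. If $s=-1$, then $q=0$ on side $0$ and $p=0$ on side $2$. Write $\mathrm D(I)$ for the spectrum of $D$ with Dirichlet conditions on the sides in $I$ and Neumann conditions on the others. Then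
$$\mathcal P_X=\mathrm D(4)\cup \mathrm D(0,2,4)\cup \mathrm D(1,3)\cup \mathrm D(0,1,2,3),\qquad \mathcal P_Y=\mathrm D(2,4)\cup \mathrm D(0,4)\cup \mathrm D(1,2,3)\cup \mathrm D(0,1,3),$$
and $\mathcal C=\mathrm D(\emptyset)\cup \mathrm D(0,2)\cup \mathrm D(1,3,4)\cup \mathrm D(0,1,2,3,4)$. Every odd problem has a Dirichlet condition on side $1$ or side $4$.

## 7. Odd eigenvalues exceed 1

**Proposition 6.** There is $\kappa>1$, depending on $t$, such that every element of $\mathcal P_X\cup\mathcal P_Y$ is $\ge\kappa$.

*Proof.* Let $(u_j)$ be an eigenvector for an element of $\mathcal P_X\cup\mathcal P_Y$. Each $u_j$ is smooth on $D$ up to the boundary. As $ae=-1$, either $a=-1$ and all $u_j$ vanish on side $1$, or $e=-1$ and all $u_j$ vanish on side $4$. Use the Fermi coordinates of Lemma 2 based on that side. Fix $x$, put $f(\rho)=u_j(\rho,x)$ and $R=R(x)\le R_*$. Since $f(0)=0$, Cauchy–Schwarz gives, for $0\le\rho\le R$,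
$$f(\rho)^2=\Big(\int_0^\rho f'\,dr\Big)^2\le\int_0^\rho\frac{dr}{\cosh r}\int_0^{R}f'^2\cosh r\,dr\le\rho\int_0^Rf'^2\cosh r\,dr .$$
Multiply by $\cosh\rho$ and integrate, using $\int_0^R\rho\cosh\rho\,d\rho=R\sinh R-\cosh R+1$:
$$\int_0^Rf^2\cosh\rho\,d\rho\le(R\sinh R-\cosh R+1)\int_0^R f'^2\cosh\rho\,d\rho .$$
The function $R\mapsto R\sinh R-\cosh R+1$ has derivative $R\cosh R\ge0$, so the factor is at most $\frac1\kappa:=R_*\sinh R_*-\cosh R_*+1$. By Lemma 3, $R_*\sinh R_*<\cosh R_*$, so $\frac1\kappa<1$. Integrate over $x$ and use $|\nabla u_j|^2\ge(\partial_\rho u_j)^2$: this gives $\int_D|\nabla u_j|^2\ge\kappa\int_Du_j^2$ for each $j$. Summing over $j$, the eigenvalue is $\ge\kappa>1$. $\square$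

## 8. Many even eigenvalues below 1

**Proposition 7.** Let $n\ge1$ be an integer with $n<h/(\pi\sqrt2)$. Then $\mathcal C$ has at least $2(g-1)n$ elements below $1$, and
$$\lambda_i(S_X)=\lambda_i(S_Y)\qquad\text{for }0\le i\le 2(g-1)n-1.\tag{5}$$

*Proof.* Put $\omega=h/n>\pi\sqrt2$. For $j\in\mathbb Z/2m$ and $1\le k\le n$ let $F_{j,k}$ be zero on all copies of $D$ except the $j$-th. There, in the Fermi coordinates of Lemma 4 based on side $0$, let it be
$$f_k(\rho)=(\cosh\rho)^{-1/2}\sin\frac{\pi(\rho-(k-1)\omega)}{\omega}\quad\text{for }(k-1)\omega\le\rho\le k\omega,$$
and zero elsewhere. We check that $F_{j,k}\in\mathcal H_{+,+,+}$. It is Lipschitz on $D$. It vanishes on side $0$, where $\rho=0$, and on side $2$, where $\rho\ge h=n\omega$. So the matching conditions on sides $0$ and $2$ hold with both sides zero. No condition is imposed on sides $1,3,4$.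

By Lemma 4, its support is the full rectangle $0\le x\le t$, $(k-1)\omega\le\rho\le k\omega$ (for $k=n$ up to the null set $\rho=h$). So the integration over $x$ gives the same factor $t$ in numerator and denominator of the Rayleigh quotient, and Lemma 1 bounds the quotient by $\pi^2/\omega^2+\frac12<1$. The $2mn$ functions $F_{j,k}$ have supports with disjoint interiors, so min–max on $\mathcal H_{+,+,+}$ gives at least $2mn=2(g-1)n$ elements of $E_{+,+,+}\subset\mathcal C$ below $1$.

By (4) and Proposition 6, the eigenvalues $\le1$ of $S_X$, and likewise those of $S_Y$, are exactly the elements $\le1$ of $\mathcal C$, with multiplicity. There are at least $2(g-1)n$ of them, and (5) follows. $\square$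

A numerical instance: for $g=2$ and $t=0.03$ we have $\sinh h\ge\sqrt2/\sinh t>47.1$, so $h\ge\log(94.2)>4.54>\pi\sqrt2$ (as $\pi\sqrt2<4.45$). So $n=1$ is allowed and $S_X,S_Y$ share $\lambda_0$ and $\lambda_1$.

## 9. A sign around the ring raises the odd ground state

**A one-dimensional model.** Replace $D$ by $[0,1]$, side $0$ by the point $0$ and side $2$ by the point $1$. The ring conditions in (3) describe functions on a circle of length $2m$ that are periodic ($s=1$) or antiperiodic ($s=-1$). The eigenvalues are $(\pi k/m)^2$, $k\in\mathbb Z$, and $\big(\pi(2k+1)/2m\big)^2$, $k\in\mathbb Z$. The lowest ones are $0<(\pi/2m)^2$: a sign change around the ring costs energy. The same happens for pentagons.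

**Proposition 8.** For $(a,e)=(-,+)$ and for $(a,e)=(+,-)$,
$$\min E_{a,e,-}>\min E_{a,e,+}.$$
Consequently $\min\mathcal P_X<\min\mathcal P_Y$, and $S_X,S_Y$ are not isospectral, for every $t\in(0,\frac25]$.

*Proof.* **Step 1: the weak inequality, by taking absolute values.** Let $u=(u_j)$ be a minimizer for $\mathcal H_{a,e,-}$, with eigenvalue $\mu$. Since $ae=-1$, it comes from a smooth eigenfunction on $S_Y$ (Section 6), so each $u_j$ is smooth on $D$ up to the boundary. Put $w=(|u_j|)$. The $|u_j|$ are Lipschitz, $|\nabla|u_j||=|\nabla u_j|$ almost everywhere, zeros on sides are kept, and $u_{2m-1}=-u_0$ on side $2$ becomes $w_{2m-1}=w_0$. So $w\in\mathcal H_{a,e,+}$ has Rayleigh quotient $\mu$, and $\min E_{a,e,+}\le\mu$.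

**Step 2: if equality holds, the minimizer has no zeros inside the ring.** Suppose $\min E_{a,e,+}=\mu$. Then $w$ is a minimizer on $\mathcal H_{a,e,+}$, which is a component for $S_X$. So $(\chi(v)w_j)_{j,v}$ is a smooth eigenfunction on $S_X$ with eigenvalue $\mu$. Let $A^\circ\subset S_X$ be the union of the interiors of the tiles $D_{(j,0)}$, $j\in\mathbb Z/2m$, and of the open sides $0$ and $2$ along which these tiles are glued to each other. As $\theta=0$ for $X$, both $\sigma_0$ and $\sigma_2$ preserve the set of labels $(j,0)$, and they join them in a cycle. So $A^\circ$ is open and connected. On it the eigenfunction equals $w_j\ge0$, is not identically $0$ (otherwise all $w_j$ would vanish), and satisfies $\Delta w=\mu w\ge0$. By the strong minimum principle, $w>0$ on $A^\circ$.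

**Step 3: signs around the ring.** By Step 2, each $u_j$ is nonzero on the connected interior of $D$, so it has a constant sign $\epsilon_j$ there. It is also nonzero on the open sides $0$ and $2$, and by continuity its sign there is again $\epsilon_j$. The matching conditions for $u$ give $\epsilon_0=\epsilon_1=\dots=\epsilon_{2m-1}$, and the wrap condition with $s=-1$ gives $\epsilon_{2m-1}=-\epsilon_0$. This is a contradiction, so $\min E_{a,e,-}>\min E_{a,e,+}$.

**Step 4: the spectra differ.** Let $\mu_0=\min\mathcal P_X$. Every element of $\mathcal P_Y$ is at least $\min E_{-,+,-}$ or at least $\min E_{+,-,-}$, and both are $>\mu_0$ by the strict inequality. By (4), the multiplicity of $\mu_0$ in $\operatorname{spec}(S_Y)$ is its multiplicity in $\mathcal C$, while in $\operatorname{spec}(S_X)$ it is larger by at least one. $\square$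

In the genus 2 table of Section 6 the statement reads: $\min\mathrm D(4)$ is below $\min\mathrm D(2,4)$ and $\min\mathrm D(0,4)$, and $\min\mathrm D(1,3)$ is below $\min\mathrm D(1,2,3)$ and $\min\mathrm D(0,1,3)$.

**Proof of Theorem A.** By (1), $\sinh h\ge\sqrt2/\sinh t\to\infty$ as $t\to0$. Given $N$, choose $t$ so small that some integer $n\ge1$ with $n<h/(\pi\sqrt2)$ satisfies $2(g-1)n\ge N+1$. By (5), $\lambda_i(S_X)=\lambda_i(S_Y)$ for $0\le i\le N$. By Proposition 8, $S_X$ and $S_Y$ are not isospectral. $\blacksquare$

## 10. Closed geodesics have length at least $t$: Theorem B

To bound $N(g,\varepsilon)$ we must know how small the injectivity radius of our examples really is.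

**Lemma 9.** Every closed geodesic on $S=S_X$ or $S_Y$ has length $\ge t$; so the injectivity radius is $\ge t/2$.

*Proof.* **Step 1: the sides form straight lines.** Lift the tiling to $\mathbb H^2$. Deck transformations preserve the types $0,\dots,4$ of sides. Around a vertex $i|i+1$ four right angles meet, and the four sides there have types $i,i+1,i,i+1$ cyclically. So opposite sides continue each other straight and have the same type. Hence the union of all sides is a union of complete geodesics, which we call lines, each of one type. Two distinct lines meet only at vertices, and then their types are adjacent, in particular different. So two distinct lines of the same type are disjoint.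

Let a closed geodesic of length $L$ lift to $\tilde\alpha$, translated by the deck transformation $\gamma$. Deck transformations other than the identity have no fixed points.

**Step 2: the case that $\tilde\alpha$ is a line.** Then $\gamma$ moves each vertex on $\tilde\alpha$ to a different vertex on $\tilde\alpha$, so $L$ is at least the length of the shortest side, which is $t$.

**Step 3: otherwise, a segment between two disjoint lines.** As tiles are compact, $\tilde\alpha$ meets some line $M$, transversally and in one point, since $\tilde\alpha$ is not a line. Let $M$ have type $i$. If $\gamma M=M$, then $\gamma$ would fix the point $\tilde\alpha\cap M$; so $\gamma M\ne M$. As $\gamma M$ has type $i$ too, $M\cap\gamma M=\emptyset$. Let $\sigma\subset\tilde\alpha$ be the segment of length $L$ from $M$ to $\gamma M$. It meets $M$ only at its starting point.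

**Step 4: $\sigma$ must cross a layer of tiles.** Let $U$ be the union of the closed tiles that have a side on $M$ and lie on the same side of $M$ as $\sigma$. Each such tile $T$ has its side $i$ on $M$; its sides $i\pm1$ are perpendicular to $M$ and are shared with the neighboring tiles of $U$; its sides $i\pm2$ are the remaining ones. So $U$ is closed, and $\partial U\setminus M$ consists of points on sides of types $i\pm2$ of tiles of $U$. We claim that $\sigma$ contains a point of such a side.

If $\sigma$ leaves $U$, consider the end of its longest initial piece contained in $U$. A neighborhood of the starting point, within the closed half-plane of $M$ containing $\sigma$, lies in $U$, so this end is not the starting point. Hence it lies in $\partial U\setminus M$, as claimed.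

If $\sigma$ stays in $U$, its endpoint lies in $U$ and on $\gamma M$. It is not interior to a tile, since it lies on a line. It is not on $M$. It is not interior to a shared perpendicular side, since the only line through such a point meets $M$, while $\gamma M$ does not. The end of a perpendicular side away from $M$ is a vertex lying on a side of type $i\pm2$. So in all remaining cases the endpoint lies on a side of type $i\pm2$ of a tile of $U$.

**Step 5: the layer has thickness at least $t$.** The point found in Step 4 lies on a side of type $i\pm2$ of some tile $T\subset U$. Its distance from $M$ is at least the distance between the lines carrying side $i$ and that side of $T$. Their common perpendicular is the side of $T$ between them, so by the remark after (2) this distance is a side length of $D$, hence $\ge t$. So $L\ge t$. The injectivity radius is half the length of the shortest closed geodesic. $\square$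

**Proof of Theorem B.** Let $0<\varepsilon\le\frac15$ and $t=2\varepsilon\le\frac25$. By Lemma 9 both surfaces have injectivity radius $\ge\varepsilon$. We have $\operatorname{arsinh}y=\log(y+\sqrt{1+y^2})\ge\log2y$, and $\sinh t\le1.03\,t$ on $(0,\frac25]$, because $\sinh(t)/t$ is increasing and $\sinh(0.4)/0.4<1.03$. So by (1)
$$h\ge\log\frac{2\sqrt2}{\sinh t}\ge\log\frac{2\sqrt2}{2.06\,\varepsilon}>\log\frac1\varepsilon .$$
Hence $n=\lfloor\log(1/\varepsilon)/(\pi\sqrt2)\rfloor$ satisfies $n<h/(\pi\sqrt2)$. If $n\ge1$, then (5) and Proposition 8 give non-isospectral surfaces of injectivity radius $\ge\varepsilon$ sharing $\lambda_0,\dots,\lambda_{2(g-1)n-1}$, so every admissible $N(g,\varepsilon)$ is $\ge2(g-1)n$. If $n=0$, the asserted bound is $N(g,\varepsilon)\ge0$, which is trivial: for a negative $N$ the hypothesis on eigenvalues would be empty, and the non-isospectral pair of Proposition 8 would contradict the theorem. $\blacksquare$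

No sharpness of the constant is claimed, and we give no upper bound for $N(g,\varepsilon)$.

## 11. The common quotient torus

For Theorem C we forget the reflections and keep only the involution $A+C$. First we recall the terms.

**Definition (orbifold, cone point, Teichmüller space).** Let $\Gamma_0\subset PSL_2(\mathbb R)$ be discrete and cocompact. The quotient $O=\mathbb H^2/\Gamma_0$ is a compact hyperbolic orbifold with orbifold group $\Gamma_0$. A cone point of order $2$ is the image of a point whose stabilizer has order $2$; the total angle there is $\pi$. A torsion-free subgroup of index 2 defines a double cover of $O$ by a closed hyperbolic surface. For an abstract orbifold group $\Gamma$, points of the Teichmüller space $\mathcal T$ are conjugacy classes of discrete faithful cocompact representations $\rho:\Gamma\to PSL_2(\mathbb R)$ (of the given orientation), with the quotient of the topology of pointwise convergence. For tori with $k$ cone points the dimension is $2k$.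

As an example, take one pair of pants of Section 2 and divide by $A+C$. The two cuffs of length $2b$ are identified with each other, the cuff of length $4t$ becomes a curve of length $2t$, and at the vertex $3|4$, where all four tiles meet, $A+C$ is a rotation by $\pi$. The quotient is an annulus with one cone point of order 2.

**Step 1: the quotients coincide.** Let $\tau$ be the involution $(j,v)\mapsto(j,v+A+C)$ on $S_X$ and on $S_Y$. It preserves orientation, since $(-1)^{j+v_A+v_C}$ is unchanged. Modulo $A+C$ the two gluing rules coincide, so $S_X/\tau=S_Y/\tau=:O_t$.

**Step 2: the type of $O_t$.** A point of $D_\lambda$ is fixed by $\tau$ if and only if $\lambda+(0,A+C)$ is in the orbit of $\lambda$ under the group generated by the $\sigma_i$ of the sides containing the point. For an interior point the group is trivial. Each single $\sigma_i$ changes $j$, or adds $A$ or $C$ only. At a vertex other than $3|4$, the product of the two involutions changes $j$. At a vertex $3|4$, $\sigma_3\sigma_4$ adds $A+C$. So the fixed points are exactly the vertices $3|4$, of which there are $8m/4=2m=2g-2$. If $\hat h$ is the genus of the surface underlying $O_t$, Riemann–Hurwitz gives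 $-2m=2(2-2\hat h)-2m$, so $\hat h=1$. Thus $O_t$ is a torus with $2g-2$ cone points of order 2, and $\dim\mathcal T=4g-4$.

**Step 3: fixed subgroups.** Fix one parameter $t_0$, let $\Gamma$ be the orbifold group of $O_{t_0}$, and let $\Gamma_X,\Gamma_Y\subset\Gamma$ be the torsion-free subgroups of index 2 corresponding to the covers $S_X,S_Y$. For another $t$ choose an orientation-preserving homeomorphism between the two pentagons that carries side $i$ to side $i$ for all $i$, and use it on every tile. As the gluing rules do not depend on $t$, this gives homeomorphisms of the surfaces $S_X$, of the surfaces $S_Y$, and of the orbifolds $O$ for the two parameters, compatible with the covering maps. Lifting to $\mathbb H^2$, we obtain a representation $\rho_t$ of $\Gamma$ with $\mathbb H^2/\rho_t(\Gamma)=O_t$, $\mathbb H^2/\rho_t(\Gamma_X)=S_X$ and $\mathbb H^2/\rho_t(\Gamma_Y)=S_Y$. For $O=[\rho]\in\mathcal T$ put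
$$S_X(O)=\mathbb H^2/\rho(\Gamma_X),\qquad S_Y(O)=\mathbb H^2/\rho(\Gamma_Y).$$
These are closed surfaces of genus $g$, since $\Gamma_X$ and $\Gamma_Y$ are surface groups of genus $g$ and $\rho$ is faithful, discrete and cocompact.

**Step 4: even and odd spectra.** Functions on $S_X(O)$ and $S_Y(O)$ split into even and odd ones under the deck involutions over $O$. Even functions on either surface are the $\rho(\Gamma)$-invariant functions on $\mathbb H^2$, with the same Rayleigh quotients, so the even spectra of $S_X(O)$ and $S_Y(O)$ coincide, for every $O\in\mathcal T$. At $O=O_t$ the deck involution is $\tau=A+C$, so the even part is $\mathcal C$ (where $ae=1$) and the odd parts are $\mathcal P_X,\mathcal P_Y$ (where $ae=-1$).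

## 12. Eigenvalues move continuously: Theorem C

The picture at $O_t$ consists of strict inequalities between finitely many eigenvalues and of an exact equality of even spectra that holds everywhere on $\mathcal T$. To spread the picture to a neighborhood we need only continuity of eigenvalues, separately on even and odd functions.

**Lemma 10.** Let $\rho_t$ represent $O_t$. For every $\eta>0$ and all $\rho$ sufficiently close to $\rho_t$, each even eigenvalue of $S_X(O_t)$ and the corresponding one of $S_X([\rho])$ differ by a factor in $[(1+\eta)^{-6},(1+\eta)^6]$. The same holds for odd eigenvalues, and for $S_Y$.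

*Proof.* The plan is to build an equivariant piecewise smooth map $\Phi_\rho$ between the two hyperbolic structures that nearly preserves lengths, and to compare Rayleigh quotients.

**Step 1: moving the vertices.** Cut $D$ into three geodesic triangles by the two diagonals from one vertex, in the same way in every tile. The elements of $\rho_t(\Gamma)$ carry tiles to tiles compatibly with their identifications with $D$, so we get a $\rho_t(\Gamma)$-invariant geodesic triangulation of $\mathbb H^2$, with finitely many orbits of triangles, whose vertices are vertices of tiles. All fixed points of nontrivial torsion elements are vertices (type $3|4$), and the stabilizer of a vertex in $\Gamma$ is trivial or of order 2. Choose representatives $v_1,\dots,v_r$ of the vertex orbits. If the stabilizer of $v_k$ is trivial, put $v_k^\rho=v_k$. If it is $\{1,\gamma_k\}$, let $v_k^\rho$ be the fixed point of the elliptic element $\rho(\gamma_k)$ of order 2. In the hyperboloid model $v_k^\rho$ is the normalization of the future timelike vector $v_k+\rho(\gamma_k)v_k$, which $\rho(\gamma_k)$ fixes. So $v_k^\rho$ depends continuously on $\rho$ and equals $v_k$ for $\rho=\rho_t$. Put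
$$(\rho_t(\gamma)v_k)^\rho:=\rho(\gamma)v_k^\rho\qquad(\gamma\in\Gamma).$$
This is well defined: if $\rho_t(\gamma)v_k=\rho_t(\gamma')v_k$, then $\gamma^{-1}\gamma'$ lies in the stabilizer of $v_k$, and $\rho(\gamma^{-1}\gamma')$ fixes $v_k^\rho$. For each vertex $p$ we have $p^\rho\to p$ as $\rho\to\rho_t$.

**Step 2: the map $\Phi_\rho$.** Work in the hyperboloid $\mathbb H^2\subset\mathbb R^{2,1}$ with form $\langle\cdot,\cdot\rangle$. On a triangle with vertices $p,q,r$ (linearly independent vectors) let $B$ be the linear map with $p\mapsto p^\rho$, $q\mapsto q^\rho$, $r\mapsto r^\rho$, and put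
$$\Phi_\rho(x)=\frac{Bx}{\sqrt{-\langle Bx,Bx\rangle}} .$$
Here $x$ is a nonnegative nonzero combination of $p,q,r$, so $Bx$ is such a combination of $p^\rho,q^\rho,r^\rho$, hence future timelike. On an edge $\Phi_\rho$ depends only on the two end vertices, so the definitions agree on common edges and $\Phi_\rho:\mathbb H^2\to\mathbb H^2$ is continuous. If $B$ belongs to a triangle, then $\rho(\gamma)B\rho_t(\gamma)^{-1}$ belongs to its image under $\rho_t(\gamma)$, so
$$\Phi_\rho\circ\rho_t(\gamma)=\rho(\gamma)\circ\Phi_\rho\qquad(\gamma\in\Gamma).\tag{6}$$
On each triangle $B\to I$ as $\rho\to\rho_t$, so $\Phi_\rho\to\mathrm{id}$ in $C^1$ on each closed triangle. As there are finitely many orbits of triangles, (6) shows that for $\rho$ close to $\rho_t$ the differential of $\Phi_\rho$ on every triangle stretches lengths by factors in $[(1+\eta)^{-1},1+\eta]$.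

**Step 3: $\Phi_\rho$ is injective on unit balls, for $\rho$ close to $\rho_t$.** Let $K$ be a closed hyperbolic ball containing the $1$-neighborhood of a compact fundamental domain of $\rho_t(\Gamma)$. It is convex and meets finitely many triangles. On each of these the $\mathbb R^3$-valued map $\Phi_\rho-\mathrm{id}$ is $C^1$, with derivative of norm at most $\delta$, where $\delta\to0$ as $\rho\to\rho_t$. It is continuous, so subdividing geodesic segments of $K$ along the triangulation gives
$$|(\Phi_\rho-\mathrm{id})(x)-(\Phi_\rho-\mathrm{id})(y)|\le\delta\,d(x,y)\qquad(x,y\in K),$$
with the Euclidean norm of $\mathbb R^3$ on the left. Moreover $d(x,y)\le|x-y|$, since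
$$|x-y|^2\ge\langle x-y,x-y\rangle=-2-2\langle x,y\rangle=2\cosh d(x,y)-2=4\sinh^2\tfrac{d(x,y)}2\ge d(x,y)^2 .$$
Let $\delta<1$. If $\Phi_\rho(x)=\Phi_\rho(y)$ with $x,y\in K$, then $|x-y|\le\delta|x-y|$, so $x=y$. Thus $\Phi_\rho$ is injective on $K$, and by (6) on every unit ball.

**Step 4: the induced map of surfaces is a homeomorphism.** By (6), $\Phi_\rho$ induces a map $\varphi:S_X(O_t)\to S_X([\rho])$. It is locally injective: on a sufficiently small ball it is, up to the covering projections, $\Phi_\rho$ on a small ball whose image has diameter smaller than the injectivity radius of $S_X([\rho])$, so that the projection is injective on the image. By invariance of domain, $\varphi$ is a local homeomorphism of closed connected surfaces, hence a covering. Both surfaces have Euler characteristic $2-2g\ne0$, so the degree is 1 and $\varphi$ is a homeomorphism.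

**Step 5: comparing Rayleigh quotients.** The map $\varphi$ carries the triangulation of $S_X(O_t)$ to a finite triangulation of $S_X([\rho])$ by geodesic triangles. On each closed triangle it is a diffeomorphism whose differential stretches by factors in $[(1+\eta)^{-1},1+\eta]$. Subdividing geodesics along the triangulations shows that $\varphi$ and $\varphi^{-1}$ are $(1+\eta)$-Lipschitz. So $u\mapsto u\circ\varphi$ is an isomorphism $H^1(S_X([\rho]))\to H^1(S_X(O_t))$. Under it $|\nabla u|^2$ changes by factors in $[(1+\eta)^{-2},(1+\eta)^2]$, and so does the area element. So the Dirichlet integral changes by factors in $[(1+\eta)^{-4},(1+\eta)^4]$, the squared $L^2$-norm by factors in $[(1+\eta)^{-2},(1+\eta)^2]$, and Rayleigh quotients by factors in $[(1+\eta)^{-6},(1+\eta)^6]$.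

**Step 6: even and odd separately.** The deck involution is induced by any element of $\Gamma\setminus\Gamma_X$, and (6) holds for all of $\Gamma$. So $\varphi$ commutes with the deck involutions, and $u\mapsto u\circ\varphi$ carries even functions to even ones and odd functions to odd ones. Min–max on the even and on the odd functions gives the assertion. The argument for $S_Y$ is the same. $\square$

**Proof of Theorem C.** Given $N$, choose $t$ as in the proof of Theorem A. At $O_t$ we have:

1. at least $N+1$ even eigenvalues are $<1$ (Proposition 7);
2. all odd eigenvalues of both covers are $>1$ (Proposition 6);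
3. the smallest odd eigenvalue of $S_X$ is less than that of $S_Y$ (Proposition 8).

These are strict inequalities on the $(N+1)$-st even eigenvalue and on the two smallest odd eigenvalues. By Lemma 10 they persist for all $\rho$ in a neighborhood of $\rho_t$. Passing to conjugacy classes is an open map, being the quotient map of a group action by homeomorphisms. So they persist in a neighborhood of $O_t$ in $\mathcal T$.

Let $O$ be in this neighborhood. By (1) and (2), the eigenvalues $\le 1$ of either cover are exactly its even eigenvalues $\le1$, and there are at least $N+1$ of them. The even spectra of $S_X(O)$ and $S_Y(O)$ coincide by Step 4 of Section 11. So $\lambda_i(S_X(O))=\lambda_i(S_Y(O))$ for $0\le i\le N$. By (3), the smallest odd eigenvalue of $S_X(O)$ is below all odd eigenvalues of $S_Y(O)$. As the even parts agree, it has larger multiplicity in $\operatorname{spec}(S_X(O))$ than in $\operatorname{spec}(S_Y(O))$. So the two surfaces are not isospectral. $\blacksquare$
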